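# Roots of functions built from constants, variables, $+$, $\cdot$ and $\exp$

## 1. Terms, Laurent polynomials in exponentials, squarefree elements

Throughout, $n\ge 1$, and a meromorphic function on $\mathbb C^n$ is one that is locally a quotient of holomorphic functions.

**Definition 1 (terms).** Let $\Sigma$ be the set of all terms in the language with a constant symbol for every complex number, variables $x_1,x_2,\dots$, binary function symbols for addition and multiplication, and a unary function symbol $\exp$. A term whose variables are among $x_1,\dots,x_n$ represents an entire function on $\mathbb C^n$, with $\exp$ read as $e^z$. We write $\mathcal R=\mathcal R_n$ for the set of entire functions on $\mathbb C^n$ represented in this way. It is a ring containing $\mathbb C$, hence a $\mathbb C$-algebra.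

For example, $\sin x_1=\frac1{2i}e^{ix_1}-\frac1{2i}e^{-ix_1}$ lies in $\mathcal R_1$, and so does $x_1\exp(\exp(x_1)+x_1^2)+7$. There is no symbol for division, and we shall see in Section 12 that the entire function $\sin z/z$ is not in $\mathcal R_1$.

**Definition 2 (independence).** Entire functions $g_1,\dots,g_m$ on $\mathbb C^n$ ($m\ge0$) are independent if $\alpha\cdot g:=\sum_j\alpha_jg_j$ is non-constant for every $\alpha\in\mathbb Z^m\setminus\{0\}$.

For example, $z$ and $\sqrt2\,z$ are independent on $\mathbb C$, since $\alpha_1+\alpha_2\sqrt2\ne0$ for integers not both $0$. The functions $z$ and $2z$ are not.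

**Definition 3 (the ring $\mathcal A$ and evaluation).** Let $\mathcal A=\mathbb C[X_1,\dots,X_n][Y_1^{\pm1},\dots,Y_m^{\pm1}]$. Given $g_1,\dots,g_m$, let $\mathrm{ev}=\mathrm{ev}_g:\mathcal A\to\mathcal O(\mathbb C^n)$ be the ring homomorphism with $X_i\mapsto x_i$, $Y_j\mapsto e^{g_j}$.

The ring $\mathcal A$ is a polynomial ring with the primes $Y_j$ inverted. So it is a UFD, and its units are exactly the $cY^\alpha$ with $c\in\mathbb C^*$, $\alpha\in\mathbb Z^m$. For example, with $n=m=1$ and $g_1=z$ we have $\mathrm{ev}(Y-1-X)=e^z-1-z$. For the dependent pair $g_1=z$, $g_2=2z$ the map is not injective, since $Y_2-Y_1^2\mapsto0$. It also hides squares: $1+2Y_1+Y_2$ is irreducible, being of degree one in $Y_2$ with coefficient $1$, and yet it evaluates to $(1+e^z)^2$.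

**Definition 4 (squarefree).** An element of a UFD is squarefree if it is nonzero and not divisible by the square of a non-unit.

In $\mathbb C[X][Y^{\pm1}]$ the element $Y-1-X$ is squarefree, and so is $Y^5(Y-1-X)$, because $Y$ is a unit there. In $\mathbb C[X,Y]$ the latter is not squarefree.

## 2. Nevanlinna's functions and Wronskians

**Definition 5 (Nevanlinna's functions).** Let $u\not\equiv0$ be meromorphic on $\mathbb C$, and let $n(t,u)$ be the number of poles of $u$ in $|z|\le t$, with multiplicity. Put $\log^+x=\max(\log x,0)$ for $x>0$, $\log^+0=0$, and for $r\ge1$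
$$m(r,u)=\frac1{2\pi}\int_0^{2\pi}\log^+|u(re^{i\theta})|\,d\theta,\qquad N(r,u)=\int_0^r\frac{n(t,u)-n(0,u)}t\,dt+n(0,u)\log r,$$
and $T(r,u)=m(r,u)+N(r,u)$. Let $\overline N(r,u)$ be defined as $N(r,u)$, each pole being counted once.

For example, $e^z$ has no poles, and $T(r,e^z)=\frac1{2\pi}\int_0^{2\pi}\max(r\cos\theta,0)\,d\theta=\frac r\pi$. In the same way $T(r,e^{cz})=|c|r/\pi$ for $c\in\mathbb C$, and $T(r,e^{z^2})=r^2/\pi$. The zeros of $e^z-1$ are the points $2\pi ik$, so $N\big(r,\frac1{e^z-1}\big)=\frac r\pi+O(\log r)$.

We use the following textbook facts, for $r\ge1$.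

1. (N1) Jensen's formula: $\frac1{2\pi}\int_0^{2\pi}\log|u(re^{i\theta})|\,d\theta=N(r,1/u)-N(r,u)+O(1)$. Consequently $T(r,1/u)=T(r,u)+O(1)$.
2. (N2) $T(r,uv)\le T(r,u)+T(r,v)$, $T(r,u+v)\le T(r,u)+T(r,v)+\log2$, both also with $m$ in place of $T$, and $T(r,u^s)=s\,T(r,u)$ for $s\ge1$. For rational $u$, $T(r,u)=O(\log r)$.
3. (N3) $N(r,u)$ is the sum, over the poles $w$ of $u$ with $|w|\le r$, of the pole order times a number $\ge0$ depending only on $w$ and $r$ (namely $\log(r/|w|)$, or $\log r$ for $w=0$). So a pointwise inequality between pole orders gives the same inequality between the $N$'s.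
4. (N4) Lemma on the logarithmic derivative (Nevanlinna; see Hayman, *Meromorphic Functions*, Ch. 2): for $u$ non-constant meromorphic on $\mathbb C$, $m(r,u'/u)=O(\log^+T(r,u)+\log r)$ as $r\to\infty$ outside a set of finite Lebesgue measure.

For a constant $u\ne0$ we have $u'/u=0$, and we put $m(r,0)=0$, so the estimate in (N4) is trivial.

**Definition 6 (Wronskian).** The Wronskian of meromorphic functions $u_1,\dots,u_N$ on $\mathbb C$ is the determinant of the matrix $(u_i^{(\mu)})$, $1\le i\le N$, $0\le\mu<N$.

For example, the Wronskian of $e^{az},e^{bz}$ is $(b-a)e^{(a+b)z}$. Three facts: it is $\not\equiv0$ exactly when the $u_i$ are linearly independent over $\mathbb C$; a change of basis with constant matrix multiplies it by the determinant of that matrix; and the Wronskian of $hu_1,\dots,hu_N$ is $h^N$ times that of $u_1,\dots,u_N$. The last fact follows from Leibniz' rule, because the column of $\mu$-th derivatives of $hu_i$ is $h$ times the column $(u_i^{(\mu)})_i$ plus combinations of earlier columns.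

## 3. Roots of elements of $\mathcal R_n$: the question and two theorems

Suppose that $f$ is an entire function on $\mathbb C^n$ and that some term $t\in\Sigma$ represents $f^2$. Must there be a term $s\in\Sigma$ that represents $f$? In short: if a function can be written with $+,\cdot,\exp$ and constants, and it happens to have an entire square root, can the root be written too?

The answer is yes. It is the case $d=2$, $f$ entire, of the following theorem.

**Theorem 2.** If $f$ is meromorphic on $\mathbb C^n$ and $f^d\in\mathcal R$ for some $d\ge1$, then $f\in\mathcal R$.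

It will follow from a statement about $\mathcal A$, in which the exponents $g_j$ are arbitrary entire functions.

**Theorem 1.** Let $g_1,\dots,g_m$ be independent entire functions on $\mathbb C^n$.

(a) $\mathrm{ev}$ is injective.

(b) Let $d\ge1$, $0\ne t\in\mathcal A$, and let $f$ be meromorphic on $\mathbb C^n$ with $f^d=\mathrm{ev}(t)$. Then there are $c'\in\mathbb C^*$, $\alpha\in\mathbb Z^m$, $Q\in\mathcal A$ with $t=c'^dY^\alpha Q^d$ and $f=c'e^{(\alpha\cdot g)/d}\,\mathrm{ev}(Q)$.

The factor $Y^\alpha$ is needed: $e^z=\mathrm{ev}(Y)$ has the square root $e^{z/2}$, although $Y$ is not a square in $\mathcal A$. Independence is needed by the example $1+2Y_1+Y_2$ of Section 1.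

**Proof of Theorem 2 from Theorem 1.** The purpose of this step is to replace nested exponentials by a Laurent polynomial in independent ones. If $f^d\equiv0$, then $f\equiv0\in\mathcal R$. Let $f^d\not\equiv0$.

Every element of $\mathcal R$ is a finite sum $\sum_jq_je^{s_j}$ with $q_j\in\mathbb C[x_1,\dots,x_n]$ and $s_j\in\mathcal R$. This is seen by induction on the construction of the term. Constants and variables have the form with $s=0$; sums are clear; products follow from $(qe^s)(q'e^{s'})=qq'e^{s+s'}$; and $\exp(t)=1\cdot e^t$ with $t\in\mathcal R$.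

Write $f^d=\sum_jq_je^{s_j}$. The quotient $\mathcal R/\mathbb C$ is a $\mathbb Q$-vector space. The subgroup generated by the classes of the finitely many $s_j$ is finitely generated and torsion-free, hence free. Let $g_1,\dots,g_m\in\mathcal R$ represent a basis of it. They are independent, because an integer combination of them is constant only if its class in $\mathcal R/\mathbb C$ is $0$. Each $s_j$ is an integer combination of the $g_i$ plus a constant, so $f^d=\mathrm{ev}(t)$ with $0\ne t\in\mathcal A$. By Theorem 1,
$$f=c'\exp\Big(\frac1d\sum_i\alpha_ig_i\Big)\,Q(x,e^{\pm g_1},\dots,e^{\pm g_m}),$$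
and this is in $\mathcal R$ because $g_i\in\mathcal R$. $\square$

It remains to prove Theorem 1.

## 4. Polynomials, one exponential, and a double zero

Let $n=1$. If $m=0$ and $f^2=t\in\mathbb C[z]$, then at a zero $w$ of $t$ we have $\mathrm{ord}_wt=2\,\mathrm{ord}_wf$, which is even. So $t$ is a constant times a square.

Next take one exponential with constant coefficients: $f^2=P(e^z)$, where $P=cY^a\prod_i(Y-y_i)^{e_i}$ with distinct $y_i\ne0$. Choose $w$ with $e^w=y_i$. The function $e^z-y_i$ has a simple zero at $w$ and the other factors do not vanish, so $e_i=\mathrm{ord}_wP(e^z)$ is even. Hence $f=\pm\sqrt c\,e^{az/2}\prod_i(e^z-y_i)^{e_i/2}$.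

In both cases the squarefree factors had only simple zeros. This fails as soon as variables and exponentials mix. The element $Y-1-X$ is squarefree, but $e^z-1-z$ has a double zero at $0$. All its other zeros are simple: a multiple zero satisfies $e^z=1$ and $e^z=1+z$, so $z=0$. If $e^z-1-z$ were a square of an entire function, it would have no zero but $0$, so it would be $z^2e^{G}$ with $G$ entire. By Hadamard's theorem $G(z)=az+b$, the order being at most $1$. At $z=-x$, $x\to+\infty$, the left side is $\sim x$ and the right side has modulus $x^2e^{-x\,\mathrm{Re}\,a+\mathrm{Re}\,b}$. The quotient of the latter by $x$ tends to $\infty$ if $\mathrm{Re}\,a\le0$ and to $0$ if $\mathrm{Re}\,a>0$, so it does not tend to $1$. So $e^z-1-z$ has no entire square root.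

The lesson is that we cannot hope that a squarefree $p$ has only simple zeros. We have to show that its multiple zeros are too few to be all of its zeros.

## 5. Bézout for one exponential, and counting in an ideal for several

Here is the approach that a sensible person tries. Suppose $h^2=\mathrm{ev}(p)$ with $p$ squarefree, in one variable $z$. Every zero of $h$ of order $a$ is a zero of $p$ of order $2a\ge a+1$, hence a zero of order $\ge a$ of the derivative. So $h$ divides both $p$ and $Dp$, where $D=d/dz$. If $p$ and $Dp$ are coprime as polynomials in the exponentials, then $h$ should have few zeros.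

Suppose there is one exponential $F=e^z$ and the coefficients are in $\mathbb C(z)$. Coprime polynomials $A,B\in\mathbb C(z)[F]$ satisfy a Bézout identity $UA+VB=c$ with $0\ne c\in\mathbb C(z)$ and $U,V\in\mathbb C(z)[F]$. If $h$ is entire and $A/h$, $B/h$ are entire, then $c/h=U\frac Ah+V\frac Bh$ has only finitely many poles, so $h$ has only finitely many zeros.

With two exponentials this stops. Let $F_1=e^z$, $F_2=e^{\sqrt2z}$, $A=F_1-1$, $B=F_2-1$. These are coprime in $\mathbb C(z)[F_1,F_2]$, but the ideal $(A,B)$ is proper, because both vanish at $F_1=F_2=1$; there is no Bézout identity. Elimination leads only to relations in one of the exponentials, such as $A$ itself, and $N(r,1/A)=\frac r\pi+O(\log r)$ is of the same size as $T(r,F_1)$. So elimination bounds $N(r,1/h)$ by a quantity of size $T(r,F_1)$, which is no information. Yet in fact a common zero has $z=2\pi ik$ and $\sqrt2z=2\pi il$ with integers $k,l$, so $\sqrt2k=l$ and $z=0$.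

The way past this point is to use all elements of the ideal $(A,B)$ of degree at most $\nu$ simultaneously, with $\nu$ large. In the example, let $\Delta_\nu$ be the set of $\beta\in\mathbb Z_{\ge0}^2$ with $|\beta|=\beta_1+\beta_2\le\nu$, and $F^\beta=F_1^{\beta_1}F_2^{\beta_2}$. Let $I_\nu$ be the $\mathbb C$-span of the $F^\beta A$ and $F^\beta B$ with $|\beta|\le\nu-1$. It lies in the space of polynomials of degree $\le\nu$ that vanish at $(1,1)$. It is equal to that space, since a polynomial of degree $\le\nu$ can be reduced to a constant by replacing factors $F_i$ by $1$ one at a time, each replacement changing it by an element of $I_\nu$. So $M=\dim I_\nu=\binom{\nu+2}2-1$. Let $W$ be the Wronskian of a basis of $I_\nu$ consisting of functions $F^\beta A$, $F^\beta B$. All of them are $h$ times an entire function, so $W=h^M\cdot(\text{entire})$, and by Jensen's formula the mean of $\log|W|$ over $|z|=r$ is at least $M\,N(r,1/h)-O(1)$.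

For an upper bound, at each $z$ let $\beta_0=\beta_0(z)\in\Delta_\nu$ be such that $|F^{\beta_0}(z)|$ is minimal. The functions $F^\beta-F^{\beta_0}$, $\beta\ne\beta_0$, are a basis of $I_\nu$, their Wronskian is a constant multiple of $W$, and at this point $|F^\beta-F^{\beta_0}|\le2|F^\beta|$. Extracting the function from each row of the Wronskian leaves logarithmic derivatives, whose proximity functions are $O(\log r)$ outside a set of finite measure. So, up to such terms, $\log|W(z)|$ is at most $\sum_{\beta\ne\beta_0}\log|F^\beta(z)|\le\sum_{\beta\in\Delta_\nu}\log|F^\beta(z)|+\nu\big(|\log|F_1(z)||+|\log|F_2(z)||\big)$. The mean of the full sum is constant, because $F^\beta$ has no zeros. We get $M\,N(r,1/h)\le C\nu r+O(\log r)$ outside a set of finite measure, with $C$ independent of $\nu$, and $M$ grows like $\nu^2/2$. Dividing by $M$ and taking $\nu$ large, $N(r,1/h)$ is smaller than any multiple of $r$.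

What makes this work is that the ideal misses very few monomials in each degree: coprimality makes its codimension $O(\nu^{k-2})$ for $k$ exponentials. Two difficulties remain in general. The coefficients of $A$ and $B$ are functions, so the change from one basis to another has a non-constant matrix, and the Wronskian is not compatible with it. And exponentials may grow at very different rates, as $e^z$ and $e^{z^2}$ do. The first is met in Section 8 by tensoring with a carefully chosen finite-dimensional space of coefficients, the second by treating slow exponentials as coefficients and using induction.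

## 6. Squarefreeness over a larger coefficient field

We shall change the coefficient ring twice, and must not create square factors.

**Lemma 3.** Let $A$ be a UFD of characteristic $0$ contained in a field $K$, and let $p\in A[Z_1,\dots,Z_r,Y_1^{\pm1},\dots,Y_q^{\pm1}]$ be squarefree. Then $p$ is squarefree in $K[Z,Y^{\pm1}]$.

*Proof.*

**Step 1.** We pass to honest polynomials. Multiplying by a monomial in $Y$, we may assume that $p\in A[Z,Y]$ is divisible by no $Y_j$. Then $p$ is squarefree in $A[Z,Y]$: an irreducible $\pi$ with $\pi^2\mid p$ would not be associate to any $Y_j$, hence would be a non-unit in $A[Z,Y^{\pm1}]$, contrary to the hypothesis. Whether $Y_j$ divides $p$ can be read off from the exponents in $p$, so $Y_j\nmid p$ in $K[Z,Y]$ as well.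

Suppose $p$ is not squarefree in $K[Z,Y^{\pm1}]$, say $p=a^2b$ with $a$ a non-unit. Moving monomials, write $Y^\gamma p=a^2b$ with $\gamma\in\mathbb Z^q$ and $a,b\in K[Z,Y]$ divisible by no $Y_j$. Since the $Y_j$ are primes dividing neither $p$ nor $a^2b$, $\gamma=0$. As $a$ is not constant, it has an irreducible factor $\varrho\in K[Z,Y]$, which is non-constant and satisfies $\varrho^2\mid p$ in $K[Z,Y]$.

**Step 2.** We produce a contradiction from a Bézout identity with coefficients in $A$. Let $x$ be a variable occurring in $\varrho$, and $x'$ the other variables. Write $p=p_0p_*$, where $p_0\in A[x']$ collects the unit and the prime factors in $A[Z,Y]$ not involving $x$, and $p_*=p_1\cdots p_t$ is a product of pairwise non-associate primes involving $x$. By Gauss's lemma $p_1,\dots,p_t$ are irreducible and pairwise non-associate in $\mathrm{Frac}(A[x'])[x]$. Since the characteristic is $0$, $p_*$ and $\partial_xp_*$ are coprime there. Clearing denominators,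
$$Up_*+V\partial_xp_*=c,\qquad U,V\in A[x'][x],\quad 0\ne c\in A[x'].$$
Now work in $K[x'][x]$. Since $\deg_x\varrho>0$ and $0\ne p_0\in K[x']$, $\varrho\nmid p_0$. As $\varrho$ is prime and $\varrho^2\mid p_0p_*$, we get $\varrho^2\mid p_*$, so $\varrho\mid\partial_xp_*$. Hence $\varrho\mid c$, which is impossible since $\deg_xc=0$ and $c\ne0$. $\square$

## 7. Small functions, the field $K$, and the derivation $D$

In this section and the next, $g_1,\dots,g_m$ ($m\ge1$) are independent entire functions on $\mathbb C$. Put $E_j=e^{g_j}$, $E^\alpha=e^{\alpha\cdot g}$, and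
$$T(r)=\max_jT(r,E_j).$$

**Step 1: $T$ grows at least linearly.** This is for making $\log r$ negligible. For a non-constant entire $g=\sum a_jz^j$ and $j\ge1$ we have $a_jr^j=\frac1\pi\int_0^{2\pi}\mathrm{Re}\,g(re^{i\theta})e^{-ij\theta}\,d\theta$, because $\mathrm{Re}\,g=\frac12(g+\overline g)$ and $\overline g$ has no Fourier coefficient at $e^{ij\theta}$. Since $|\mathrm{Re}\,g|=\log^+|e^g|+\log^+|e^{-g}|$,
$$|a_j|r^j\le\frac1\pi\int_0^{2\pi}|\mathrm{Re}\,g(re^{i\theta})|\,d\theta=2\big(m(r,e^g)+m(r,e^{-g})\big)=4T(r,e^g)+O(1).\tag{1}$$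
Some $a_j$ with $j\ge1$ is nonzero. So $T(r)\ge cr$ for large $r$ with some $c>0$, and $\log r=o(T(r))$, $\log^+T(r)=o(T(r))$.

**Definition 7 (small).** A real function $\phi$ on $[1,\infty)$ is small, $\phi=o_*(T)$, if for every $\varepsilon>0$ there is a set of finite Lebesgue measure outside which $|\phi(r)|\le\varepsilon T(r)$. A nonzero meromorphic $u$ on $\mathbb C$ is $T$-bounded if $T(r,u)\le C\,T(r)$ for some $C$, outside a set of finite measure.

For example, $\log r$ and constants are small. The function equal to $T(r)$ on the intervals $[j,j+2^{-j}]$, $j\ge1$, and $0$ elsewhere is small too, while $T$ itself is not, since $T(r)>0$ for large $r$. Finite sums of small functions are small, because a finite union of sets of finite measure has finite measure. By (N4) and Step 1,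
$$m(r,u'/u)=o_*(T)\quad\text{for every $T$-bounded }u.\tag{2}$$

**Definition 8 (the lattice $\Lambda_0$, the field $K$, the functions $F_i$).** Let $\Lambda_0=\{\alpha\in\mathbb Z^m:T(r,E^\alpha)=o_*(T)\}$. Let $K$ be the set of meromorphic $u$ on $\mathbb C$ with $u\equiv0$ or $T(r,u)=o_*(T)$. Choose a basis $\lambda_1,\dots,\lambda_l,\gamma_1,\dots,\gamma_k$ of $\mathbb Z^m$ such that $\lambda_1,\dots,\lambda_l$ is a basis of $\Lambda_0$, and put $F_i=E^{\gamma_i}$, $\eta_i=F_i'/F_i=\gamma_i\cdot g'$.

For example, if $g=(z,\sqrt2z)$, then $T(r,E^\alpha)=|\alpha_1+\sqrt2\alpha_2|r/\pi$, so $\Lambda_0=0$ and $k=2$. If $g=(z,z^2)$, then $T(r)=r^2/\pi$, and $T(r,E^\alpha)\ge|\alpha_2|\frac{r^2}\pi-|\alpha_1|\frac r\pi-O(1)$. So $\Lambda_0=\mathbb Z\times\{0\}$, $k=1$, $F_1=e^{z^2}$ is a possible choice, and $e^z$ is an element of $K$.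

**Step 2: the basis exists and $k\ge1$.** By (N1) and (N2), $T(r,E^{\alpha+\beta})\le T(r,E^\alpha)+T(r,E^\beta)$ and $T(r,E^{-\alpha})=T(r,E^\alpha)+O(1)$, so $\Lambda_0$ is a subgroup. Since $T(r,E^{s\alpha})=|s|T(r,E^\alpha)+O(1)$ for $s\in\mathbb Z$, the group $\mathbb Z^m/\Lambda_0$ is torsion-free. It is therefore free, and $\Lambda_0$ is a direct summand, which gives the basis. If $\Lambda_0$ were $\mathbb Z^m$, then all $T(r,E_j)$ and hence their maximum $T$ would be small, which is false. So $k\ge1$ and $l<m$.

**Step 3: properties of $K$.** They say that $K$ can serve as a field of coefficients.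

1. $K$ is a field containing $\mathbb C(z)$ and all $E^\lambda$, $\lambda\in\Lambda_0$. This follows from (N1), (N2) and Step 1.
2. $K$ is closed under $D=d/dz$. For $u\in K$ with $u'\not\equiv0$, $N(r,u')\le2N(r,u)$ by (N3), and $m(r,u')\le m(r,u)+m(r,u'/u)$. So $T(r,u')\le2N(r,u)+m(r,u)+m(r,u'/u)$, which is small by (2).
3. $g_j'\in K$, hence $\eta_i\in K$. Indeed $g_j'$ is entire, and $m(r,g_j')=m(r,E_j'/E_j)=o_*(T)$ by (2), since $T(r,E_j)\le T(r)$.
4. $F^\beta\notin K$ for $0\ne\beta\in\mathbb Z^k$, because $F^\beta=E^{\sum\beta_i\gamma_i}$ and $\sum\beta_i\gamma_i\notin\Lambda_0$.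

**Lemma 4.** The functions $F^\beta$ ($\beta\in\mathbb Z^k$) are linearly independent over $K$.

*Proof.* Let $\sum_{\beta\in B}c_\beta F^\beta=0$ be a relation with all $c_\beta\in K^*$ and $B\ne\emptyset$ finite, $|B|$ minimal. Then $|B|\ge2$. Fix $\beta_0\in B$ and set $u_\beta=c_\beta F^\beta/(c_{\beta_0}F^{\beta_0})$, so that $\sum_{\beta\ne\beta_0}u_\beta=-1$. Differentiating,
$$\sum_{\beta\ne\beta_0}\frac{u_\beta'}{u_\beta}\,u_\beta=0,\qquad\frac{u_\beta'}{u_\beta}=\frac{c_\beta'}{c_\beta}-\frac{c_{\beta_0}'}{c_{\beta_0}}+(\beta-\beta_0)\cdot\eta\in K.$$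
Multiplied by $c_{\beta_0}F^{\beta_0}$, this is a relation over $K$ among the $F^\beta$ with $\beta\in B\setminus\{\beta_0\}$. By minimality all its coefficients vanish, so all $u_\beta'=0$. Then $u_\beta$ is constant and $F^{\beta-\beta_0}\in K$ with $\beta\ne\beta_0$, contradicting property 4. $\square$

So $K[F^{\pm1}]=K[F_1^{\pm1},\dots,F_k^{\pm1}]$, a ring of meromorphic functions, is a Laurent polynomial ring. It is stable under $D$, because
$$D(cF^\beta)=(c'+c\,\beta\cdot\eta)F^\beta.\tag{3}$$
In particular $D$ preserves $K[F]=K[F_1,\dots,F_k]$, does not enlarge supports, and does not raise the total degree. By (N2) every nonzero $u\in K[F^{\pm1}]$ is $T$-bounded. Its derivatives are again in $K[F^{\pm1}]$. Writing $u^{(\mu)}/u=\prod_{j<\mu}u^{(j+1)}/u^{(j)}$ (if some $u^{(j)}\equiv0$ with $j\le\mu$, the left side is $0$), we get from (2)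
$$m(r,u^{(\mu)}/u)=o_*(T)\qquad(0\ne u\in K[F^{\pm1}],\ \mu\ge0).\tag{4}$$

**Lemma 5.** (i) If $0\ne u\in K[F^{\pm1}]$ and $Du=\kappa u$ with $\kappa\in K$, then $u=cF^\beta$ for some $c\in K$, $\beta\in\mathbb Z^k$.

(ii) If $p\in K[F]$ is non-constant, squarefree in $K[F]$ and divisible by no $F_j$, then $Dp\ne0$ and $\gcd(p,Dp)=1$ in $K[F]$.

*Proof.* (i) Suppose $c_\beta F^\beta$ and $c_{\beta'}F^{\beta'}$ are two different terms of $u$. Comparing coefficients by (3), $c_\beta'/c_\beta+\beta\cdot\eta=\kappa=c_{\beta'}'/c_{\beta'}+\beta'\cdot\eta$. So $c_\beta F^\beta/(c_{\beta'}F^{\beta'})$ has logarithmic derivative $0$ and is constant, giving $F^{\beta-\beta'}\in K$, contrary to property 4.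

(ii) Let $\pi$ be irreducible with $\pi\mid p$ and $\pi\mid Dp$, where $Dp=0$ is allowed. Write $p=\pi\rho$ with $\pi\nmid\rho$. From $Dp=(D\pi)\rho+\pi D\rho$ we get $\pi\mid(D\pi)\rho$, hence $\pi\mid D\pi$. As $\deg D\pi\le\deg\pi$, $D\pi=\kappa\pi$ with $\kappa\in K$. By (i) $\pi$ is a monomial, and being irreducible it is associate to some $F_j$. Then $F_j\mid p$, a contradiction. This proves coprimality. It also proves $Dp\ne0$: if $Dp=0$, any irreducible factor of the non-constant $p$ could be taken as $\pi$. $\square$

For example, if $k=2$ and $p=1+F_1+F_2$, then $Dp=\eta_1F_1+\eta_2F_2$, and a common zero satisfies $(\eta_1-\eta_2)F_1=\eta_2$ and $(\eta_1-\eta_2)F_2=-\eta_1$. So both exponentials are prescribed by elements of $K$, two conditions on one variable $z$.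

## 8. The common divisor estimate

**Lemma 6.** Let $A,B\in K[F_1,\dots,F_k]$ be nonzero and coprime, and let $h\not\equiv0$ be entire such that $A/h$ and $B/h$ are entire functions. Then $N(r,1/h)=o_*(T)$.

*Proof.* Let $\delta_1=\deg A$ and $\delta_2=\deg B$ (total degrees).

**Step 1: the ideal misses few monomials.** We compute the codimension of the degree-$\nu$ part of the ideal $(A,B)$. For an integer $\nu\ge\delta_1+\delta_2$ put $\Delta_\nu=\{\beta\in\mathbb Z_{\ge0}^k:|\beta|\le\nu\}$, let $V_\nu$ be the $K$-span of $\{F^\beta:\beta\in\Delta_\nu\}$, and $v_\nu=\dim_KV_\nu=\binom{\nu+k}k$. Let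
$$I_\nu=A\,V_{\nu-\delta_1}+B\,V_{\nu-\delta_2}\subset V_\nu,\qquad M=\dim_KI_\nu,\qquad e_\nu=v_\nu-M.$$
If $Au=Bw$ with $u\in V_{\nu-\delta_1}$, $w\in V_{\nu-\delta_2}$, then by coprimality $w=Ay$ and $u=By$ with $y\in K[F]$, and $\deg y\le\nu-\delta_1-\delta_2$ by additivity of the degree. So $AV_{\nu-\delta_1}\cap BV_{\nu-\delta_2}=AB\,V_{\nu-\delta_1-\delta_2}$, and
$$e_\nu=v_\nu-v_{\nu-\delta_1}-v_{\nu-\delta_2}+v_{\nu-\delta_1-\delta_2}.$$
This is a second difference of a polynomial in $\nu$ of degree $k$. Hence $e_\nu=O(\nu^{k-2})$ if $k\ge2$, and $e_\nu=0$ if $k=1$. Since $M\sim\nu^k/k!$,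
$$\nu e_\nu/M\to0\qquad(\nu\to\infty).\tag{5}$$

**Step 2: bases adapted to an order of the monomials.** We want, for each way in which the monomials can be ordered by size, a basis whose elements are controlled by distinct leading monomials. Fix $\nu$ with $M\ge1$. The functions $F^\beta A$ ($\beta\in\Delta_{\nu-\delta_1}$) and $F^\beta B$ ($\beta\in\Delta_{\nu-\delta_2}$) span $I_\nu$ over $K$. Choose a $K$-basis $\varphi_1,\dots,\varphi_M$ of $I_\nu$ among them. Then all $\varphi_q/h$ are entire.

For each total order $\prec$ on the finite set $\Delta_\nu$, Gaussian elimination gives a $K$-basis $L_{\prec,1},\dots,L_{\prec,M}$ of $I_\nu$ of the form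
$$L_{\prec,i}=F^{\beta_i}+\sum_{\beta\prec\beta_i}c^\prec_{i\beta}F^\beta,\qquad\beta_i=\beta_{\prec,i}\text{ pairwise distinct},\quad c^\prec_{i\beta}\in K.$$
Write $L_{\prec,i}=\sum_qa^\prec_{iq}\varphi_q$ with $a^\prec_{iq}\in K$.

**Step 3: making the changes of basis constant.** The $a^\prec_{iq}$ are functions, so the Wronskians of the $\varphi_q$ and of the $L_{\prec,i}$ are not proportional. We enlarge both systems by factors from $K$ so that most of one lies in the $\mathbb C$-span of the other. Let $\mathcal S\subset K$ be the finite set of all $a^\prec_{iq}$ (all $\prec,i,q$) together with $1$, and let $\mathcal L(s)$ be the $\mathbb C$-span of all products of $s$ elements of $\mathcal S$. Then $\mathcal L(s)\subset\mathcal L(s+1)$, because $1\in\mathcal S$. The space $\mathcal L(s)$ is spanned by at most $\binom{s+|\mathcal S|-1}{|\mathcal S|-1}$ monomials, so its dimension is bounded by a polynomial in $s$. Let $\varepsilon>0$. There is an $s\ge1$ with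
$$\dim\mathcal L(s+1)\le(1+\varepsilon)\dim\mathcal L(s),$$
since otherwise $\dim\mathcal L(s)\ge(1+\varepsilon)^{s-1}$ for all $s\ge1$. Put $\sigma=\dim\mathcal L(s)$ and $\tau=\dim\mathcal L(s+1)$, and let $\omega_1,\dots,\omega_\sigma$ be a basis of $\mathcal L(s)$, extended to a basis $\omega_1,\dots,\omega_\tau$ of $\mathcal L(s+1)$.

The functions $\omega_j\varphi_q$ ($j\le\tau$, $q\le M$) are linearly independent over $\mathbb C$. Indeed, if $\sum_q\big(\sum_jc_{jq}\omega_j\big)\varphi_q=0$ with constants $c_{jq}$, then each $\sum_jc_{jq}\omega_j=0$ by $K$-independence of the $\varphi_q$, and so all $c_{jq}=0$. Let $H$ be their $\mathbb C$-span, of dimension $\tau M$, and $W\not\equiv0$ their Wronskian.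

For each $\prec$ consider the $\sigma M$ functions
$$\omega_jL_{\prec,i}=\sum_q\omega_ja^\prec_{iq}\varphi_q\qquad(j\le\sigma,\ i\le M).$$
They lie in $H$, because $\omega_ja^\prec_{iq}\in\mathcal L(s+1)$, and they are $\mathbb C$-independent for the same reason as before. Complete them to a basis $\mathcal B_\prec$ of $H$ by $(\tau-\sigma)M$ of the functions $\omega_j\varphi_q$. The Wronskian $W_\prec$ of $\mathcal B_\prec$ is a nonzero constant multiple of $W$.

**Step 4: upper bound for the mean of $\log|W|$.** At every point we use the basis best suited to it. Let $\Theta=\sum_j\big|\log|F_j|\big|$. Since $|\beta|\le\nu$ on $\Delta_\nu$, $\big|\log|F^\beta|\big|\le\nu\Theta$ there. Let $z$ lie on $|z|=r$, outside the finite set of zeros and poles of the finitely many, not identically zero, functions involved. Choose $\prec$, depending on $z$, such that $\beta\prec\beta'$ implies $|F^\beta(z)|\le|F^{\beta'}(z)|$. Then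
$$\log|L_{\prec,i}(z)|\le\log|F^{\beta_i}(z)|+\log\Big(1+\sum_\beta|c^\prec_{i\beta}(z)|\Big).$$
The set $\{\beta_1,\dots,\beta_M\}$ omits exactly $e_\nu$ elements of $\Delta_\nu$, and each omitted one has $\log|F^\beta(z)|\ge-\nu\Theta(z)$. So
$$\sum_i\log|F^{\beta_i}(z)|\le\sum_{\beta\in\Delta_\nu}\log|F^\beta(z)|+e_\nu\,\nu\,\Theta(z).$$
For the other members of $\mathcal B_\prec$ we have $\log|\varphi_q(z)|\le\nu\Theta(z)+\sum\log^+|\text{coefficients of }\varphi_q|+O(1)$, because $\varphi_q\in V_\nu$, and $\log|\omega_j|\le\log^+|\omega_j|$. Taking $u$ out of the row of $u$ in the Wronskian,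
$$\log|W_\prec|=\sum_{u\in\mathcal B_\prec}\log|u|+\log\big|\det(u^{(\mu)}/u)_{u\in\mathcal B_\prec,\ 0\le\mu<\tau M}\big|,$$
and the last term is at most $\log\big((\tau M)!\big)+\sum_{u,\mu}\log^+|u^{(\mu)}/u|$. Now add up. The $\omega_jL_{\prec,i}$ contribute the sum over $i$ of $\log|L_{\prec,i}|$ exactly $\sigma$ times, and there are $(\tau-\sigma)M$ functions $\omega_j\varphi_q$. Altogether
$$\log|W(z)|\le\sigma\sum_{\beta\in\Delta_\nu}\log|F^\beta(z)|+\nu\big(\sigma e_\nu+(\tau-\sigma)M\big)\Theta(z)+\Xi(z).$$
Here $\Xi\ge0$ is a constant plus a finite sum, over all orders $\prec$, of non-negative constant multiples of functions of two kinds: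

- $\log^+|c|$ with $c\in K$ one of the $c^\prec_{i\beta}$, a coefficient of some $\varphi_q$, or one of the $\omega_j$;
- $\log^+|u^{(\mu)}/u|$ with $u\in\mathcal B_\prec\subset K[F^{\pm1}]$.

Because $\Xi$ sums over all $\prec$, the bound no longer depends on the choice of $\prec$ made at $z$, and we can integrate it over the circle. The mean of $\Xi$ is small, by the definition of $K$ and by (4). As $F^\beta$ is entire without zeros, the mean of $\log|F^\beta|$ is $\log|F^\beta(0)|=O(1)$. The mean of $\Theta$ is $\sum_j\big(m(r,F_j)+m(r,1/F_j)\big)\le C_1T(r)$ for large $r$, where $C_1$ does not depend on $\nu$ or $\varepsilon$. Hence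
$$\frac1{2\pi}\int_0^{2\pi}\log|W(re^{i\theta})|\,d\theta\le C_1\nu\big(\sigma e_\nu+(\tau-\sigma)M\big)T(r)+o_*(T).\tag{6}$$

**Step 5: lower bound for the mean of $\log|W|$.** Here the divisibility by $h$ enters. Let $\psi_q=\varphi_q/h$, which is entire. Then $W=h^{\tau M}\widetilde W$, where $\widetilde W\not\equiv0$ is the Wronskian of the functions $\omega_j\psi_q$. We bound the poles of $\widetilde W$. Let $w\in\mathbb C$ and let $p_j\ge0$ be the pole order of $\omega_j$ at $w$. For $\mu<\tau M$, the pole order of $(\omega_j\psi_q)^{(\mu)}$ at $w$ is $0$ if $p_j=0$, and at most $p_j+\mu\le(1+\mu)p_j\le\tau Mp_j$ if $p_j\ge1$. Each term in the expansion of the determinant contains one factor for each pair $(j,q)$. So the pole order of $\widetilde W$ at $w$ is at most $\tau M\sum_{j,q}p_j=\tau M^2\sum_jp_j$, and by (N3)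
$$N(r,\widetilde W)\le\tau M^2\sum_{j\le\tau}N(r,\omega_j)=o_*(T).$$
By Jensen's formula for $h$ and $\widetilde W$, the mean of $\log|W|$ over $|z|=r$ equals
$$\tau M\,N(r,1/h)+N(r,1/\widetilde W)-N(r,\widetilde W)+O(1)\ge\tau M\,N(r,1/h)-o_*(T).\tag{7}$$

**Step 6: comparison.** Combine (6) and (7) and divide by $\tau M$. Since $\sigma\le\tau$ and $(\tau-\sigma)/\tau\le(\tau-\sigma)/\sigma\le\varepsilon$,
$$0\le N(r,1/h)\le C_1\Big(\frac{\nu e_\nu}M+\nu\varepsilon\Big)T(r)+o_*(T).$$
Given $\varepsilon'>0$, choose first $\nu$ with $C_1\nu e_\nu/M\le\varepsilon'/3$, by (5), then $\varepsilon$ with $C_1\nu\varepsilon\le\varepsilon'/3$. With these fixed, the error term is at most $\frac{\varepsilon'}3T(r)$ outside a set of finite measure. So $N(r,1/h)\le\varepsilon'T(r)$ outside a set of finite measure, for every $\varepsilon'>0$. $\square$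

## 9. One variable: a root of a power-free product forces units

**Proposition 7.** Let $g_1,\dots,g_m$ be independent entire functions on $\mathbb C$ and $\mathcal A=\mathbb C[z][Y_1^{\pm1},\dots,Y_m^{\pm1}]$.

(a) $\mathrm{ev}:\mathcal A\to\mathcal O(\mathbb C)$ is injective.

(b) Let $d\ge2$, let $p_1,\dots,p_s\in\mathcal A$ have squarefree product $p=p_1\cdots p_s$, let $1\le b_i\le d-1$, and let $h$ be entire with $h^d=\mathrm{ev}\big(\prod_ip_i^{b_i}\big)$. Then all $p_i$ are units of $\mathcal A$.

*Proof.* We use induction on $m$.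

**Step 1: the case $m=0$.** Here $\mathcal A=\mathbb C[z]$, and (a) is clear. For (b), suppose $p_i(w)=0$. As $p$ is squarefree, $w$ is a simple zero of $p_i$ and not a zero of the other $p_j$. So $d\cdot\mathrm{ord}_wh=b_i$, which is impossible for $1\le b_i\le d-1$. Hence all $p_i$ are nonzero constants.

**Step 2: injectivity for $m\ge1$.** We separate slow and fast exponentials. With the notation of Section 7 let $A_0=\mathbb C[z][Y^{\pm\lambda_1},\dots,Y^{\pm\lambda_l}]$, so that $\mathcal A=A_0[Y^{\pm\gamma_1},\dots,Y^{\pm\gamma_k}]$ and $l<m$. The functions $\lambda_i\cdot g$ are independent, since the $\lambda_i$ are part of a basis of $\mathbb Z^m$. So by induction $\mathrm{ev}$ is injective on $A_0$, and $\mathrm{ev}(A_0)\subset K$ by property 1 of $K$. By Lemma 4, an element $\sum_\beta a_\beta F^\beta$ with $a_\beta\in\mathrm{ev}(A_0)$ vanishes only if all $a_\beta=0$. So $\mathrm{ev}$ is injective on $\mathcal A$, which proves (a).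

From now on identify $\mathcal A$ with its image: $\mathcal A=A_0[F^{\pm1}]\subset K[F^{\pm1}]$, a ring of entire functions. For (b), note that $p$ is squarefree in $K[F^{\pm1}]$ by Lemma 3, applied to the UFD $A_0\subset K$. Also $h\not\equiv0$.

**Step 3: $p$ is a single monomial $cF^\beta$ in $K[F^{\pm1}]$.** This step removes the fast exponentials, and it is where Lemma 6 is used. Suppose that $p$ is not a monomial. Multiply $p$ by a suitable monomial in the $F_j$ to get $\hat p\in A_0[F]$ divisible by no $F_j$ in $K[F]$. It is non-constant. It is squarefree in $K[F]$, since an irreducible $\pi\in K[F]$ with $\pi^2\mid\hat p$ is not associate to any $F_j$ and so is a non-unit of $K[F^{\pm1}]$. Let $q=D\hat p\in K[F]$, an entire function. By Lemma 5(ii), $q\ne0$ and $\gcd(\hat p,q)=1$.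

If $w$ is a zero of $h$ of order $a\ge1$, then
$$da=\sum_ib_i\,\mathrm{ord}_wp_i\le(d-1)\,\mathrm{ord}_wp=(d-1)\,\mathrm{ord}_w\hat p.$$
So $\mathrm{ord}_w\hat p>a$, that is, $\mathrm{ord}_w\hat p\ge a+1$, and $\mathrm{ord}_wq\ge a$. Hence $\hat p/h$ and $q/h$ are entire, and Lemma 6 gives $N(r,1/h)=o_*(T)$.

We claim $h'/h\in K$. If $h$ is constant this is trivial. Otherwise the poles of $h'/h$ are simple and lie at the zeros of $h$, so $N(r,h'/h)=\overline N(r,1/h)\le N(r,1/h)=o_*(T)$. Since $d\,T(r,h)=T(r,h^d)$ and $h^d\in K[F^{\pm1}]$ is $T$-bounded, $h$ is $T$-bounded, and $m(r,h'/h)=o_*(T)$ by (2).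

Let $P_1=\prod_ip_i^{b_i}=h^d$. Then $DP_1=d\frac{h'}hP_1$ with $d\frac{h'}h\in K$, and Lemma 5(i) shows that $P_1$ is a monomial $cF^\beta$, a unit of $K[F^{\pm1}]$. Its divisors $p_i$ are then units of $K[F^{\pm1}]$, so $p$ is a monomial, a contradiction.

**Step 4: descent to the slow exponentials.** We reduce to fewer exponentials and use induction. By Step 3 each $p_i$ is a unit of $K[F^{\pm1}]$. As $p_i\in A_0[F^{\pm1}]$ and expansions over $K$ are unique, $p_i=c_iF^{\beta_i}$ with $c_i\in A_0$. Write $\prod_iF^{b_i\beta_i}=e^\psi$ with $\psi$ entire, which is possible since the $F_j$ are exponentials of entire functions. Then $h_1=he^{-\psi/d}$ is entire and $h_1^d=\prod_ic_i^{b_i}$.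

The product $\prod_ic_i$ is squarefree in $A_0$: it differs from $p$ by a unit of $\mathcal A$, $p$ is squarefree in $\mathcal A$, and non-units of $A_0$ are non-units of $\mathcal A=A_0[F^{\pm1}]$. By the induction hypothesis (b) for $\lambda_1\cdot g,\dots,\lambda_l\cdot g$, all $c_i$ are units of $A_0$. So all $p_i$ are units of $\mathcal A$. $\square$

## 10. Several variables: restriction to a generic line

**Proof of Theorem 1.** Let $g_1,\dots,g_m$ be independent entire functions on $\mathbb C^n$.

**Step 1: choice of a line.** We restrict to a line on which nothing relevant degenerates. Given finitely many elements of $\mathcal A$, let $k_0\subset\mathbb C$ be a countable field containing their coefficients. Choose $(a,b)\in\mathbb C^{2n}$ such that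

1. $a_1,\dots,a_n,b_1,\dots,b_n$ are algebraically independent over $k_0$;
2. $\sum_ib_i\,\partial_{x_i}(\alpha\cdot g)(a)\ne0$ for all $\alpha\in\mathbb Z^m\setminus\{0\}$.

This is possible. Condition 1 excludes the zero sets of countably many nonzero polynomials. Condition 2 excludes the zero sets of countably many entire functions of $(a,b)$, none identically zero, because $\alpha\cdot g$ is non-constant and so some $\partial_{x_i}(\alpha\cdot g)\not\equiv0$. So the excluded points form a null set in $\mathbb C^{2n}$.

By condition 2 the functions $\tilde g_j(z)=g_j(a+bz)$ are independent on $\mathbb C$, since $\alpha\cdot\tilde g$ has nonzero derivative at $z=0$. For $P\in k_0[X][Y^{\pm1}]$ put $\tilde P=P(a+bz,Y)\in\mathbb C[z][Y^{\pm1}]$. If $0\ne c\in k_0[X]$, then $c(a)\ne0$ by condition 1, so $c(a+bz)\not\equiv0$. Hence $P\ne0$ implies $\tilde P\ne0$. Moreover $\mathrm{ev}_{\tilde g}(\tilde P)(z)=\mathrm{ev}_g(P)(a+bz)$.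

**Step 2: part (a).** Let $0\ne P\in\mathcal A$ and choose the line for $P$. Then $\tilde P\ne0$, so $\mathrm{ev}_{\tilde g}(\tilde P)\not\equiv0$ by Proposition 7(a), and hence $\mathrm{ev}(P)\not\equiv0$.

**Step 3: removing the largest $d$-th power.** For (b) with $d=1$ take $Q=t$, $c'=1$, $\alpha=0$. Let $d\ge2$. Factor $t=cY^\alpha\prod_i\pi_i^{e_i}$ with $c\in\mathbb C^*$ and $\pi_i$ pairwise non-associate primes of $\mathcal A$. Write $e_i=dq_i+b_i$ with $0\le b_i\le d-1$. Put $Q=\prod\pi_i^{q_i}$, and let $p_1,\dots,p_s$ be the $\pi_i$ with $b_i>0$, with the exponents renumbered. Then $t=cY^\alpha Q^dP_1$ with $P_1=\prod p_i^{b_i}$. Choose $c'$ with $c'^d=c$ and set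
$$h=\frac f{c'e^{(\alpha\cdot g)/d}\,\mathrm{ev}(Q)},\qquad\text{so that}\quad h^d=\mathrm{ev}(P_1).$$
This is legitimate since $\mathrm{ev}(Q)\not\equiv0$ by (a). The function $h$ is meromorphic and $h^d$ is entire. The local rings of holomorphic functions are factorial, hence integrally closed, and each germ of $h$ is a quotient of two holomorphic germs and integral over the local ring. So $h$ is entire.

**Step 4: $s=0$.** We restrict to a line and apply Proposition 7. Choose $k_0$ and $(a,b)$ as in Step 1 for $p_1,\dots,p_s$, and let $p=\prod p_i$. We first show that $\tilde p$ is squarefree in $\mathbb C[z][Y^{\pm1}]$.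

The element $p$ is a product of pairwise non-associate primes, so it is squarefree in $\mathcal A$. It is then squarefree in $k_0[X][Y^{\pm1}]$, because a non-unit of this smaller ring is a non-unit of $\mathcal A$: an element $cY^\alpha$ of the smaller ring has $c\in k_0$. Let $\mathbf a=(\mathbf a_1,\dots,\mathbf a_n)$, $\mathbf b=(\mathbf b_1,\dots,\mathbf b_n)$ and $z$ be indeterminates. Renaming variables, $p(\mathbf a,Y)$ is squarefree in $k_0[\mathbf a][Y^{\pm1}]$, hence in $k_0[\mathbf a,\mathbf b,z][Y^{\pm1}]$, since adjoining variables keeps primes prime and non-associate. The automorphism with $\mathbf a_i\mapsto\mathbf a_i+\mathbf b_iz$, fixing $\mathbf b$, $z$, $Y$, shows that $p(\mathbf a+\mathbf bz,Y)$ is squarefree there too. By condition 1, the ring $k_0[a,b]\subset\mathbb C$ is isomorphic to $k_0[\mathbf a,\mathbf b]$, so $\tilde p=p(a+bz,Y)$ is squarefree in $k_0[a,b][z][Y^{\pm1}]$. By Lemma 3, with the UFD $k_0[a,b]$ in the field $\mathbb C$, $\tilde p=\prod\tilde p_i$ is squarefree in $\mathbb C[z][Y^{\pm1}]$.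

The entire function $\tilde h(z)=h(a+bz)$ satisfies $\tilde h^d=\mathrm{ev}_{\tilde g}\big(\prod\tilde p_i^{b_i}\big)$. By Proposition 7(b) every $\tilde p_i$ is a unit of $\mathbb C[z][Y^{\pm1}]$, that is, a nonzero constant times a monomial in $Y$.

We carry this back to $p_i$. Write $p_i=\sum_\beta c_\beta(X)Y^\beta$ with $c_\beta\in k_0[X]$. Since $c_\beta\ne0$ implies $c_\beta(a+bz)\not\equiv0$, only one $\beta$ occurs. For it, $c_\beta(a+bz)$ is constant in $z$, so its derivative at $0$ vanishes: $\sum_jb_j\,\partial_jc_\beta(a)=0$. This is a polynomial relation over $k_0$ for $(a,b)$, so by condition 1 the polynomial $\sum_j\mathbf b_j\,\partial_jc_\beta(\mathbf a)$ is zero. Hence all $\partial_jc_\beta=0$ and $c_\beta$ is constant. Then $p_i$ is a unit of $\mathcal A$, contradicting that it is prime. So there are no $p_i$, that is, $s=0$.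

**Step 5: end of the proof.** We read off $f$. Now $P_1=1$, so $t=c'^dY^\alpha Q^d$ and $h^d=1$. The entire function $h$ is continuous on the connected space $\mathbb C^n$ with finitely many values, so it is a constant root of unity. Absorbing it into $c'$, which does not change $c'^d$, gives $f=c'e^{(\alpha\cdot g)/d}\,\mathrm{ev}(Q)$. $\square$

This proves Theorem 1 and with it Theorem 2. So the answer to the question of Section 3 is yes.

## 11. Radicals and solvable extensions inside the meromorphic functions

The remaining sections are not needed for the question. Theorem 1 says, for independent $g_j$ and $0\ne t\in\mathcal A$, that $\mathrm{ev}(t)$ has a meromorphic $d$-th root if and only if $t$ is a unit times a $d$-th power in $\mathcal A$. The converse direction is immediate, since $e^{\alpha\cdot g}$ has the root $e^{(\alpha\cdot g)/d}$. Let $\mathcal M$ be the field of meromorphic functions on $\mathbb C^n$ and $L=\mathrm{Frac}(\mathcal R)\subset\mathcal M$.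

**Corollary 8.**

1. If $f\in\mathcal M$ and $f^d\in L$ for some $d\ge1$, then $f\in L$.
2. If $N$ is a field with $L\subset N\subset\mathcal M$ and $N/L$ is finite Galois with solvable group, then $N=L$.
3. $\mathcal R$ is integrally closed in $L$. Hence if $f\in\mathcal M$ is a root of a monic polynomial over $\mathcal R$ and $L(f)/L$ is Galois with solvable group, then $f\in\mathcal R$. In particular, any meromorphic solution of $f^2+uf+v=0$ with $u,v\in\mathcal R$ lies in $\mathcal R$.

*Proof.* (1) If $f^d=t/s$ with $t,s\in\mathcal R$, $s\ne0$, then $(sf)^d=ts^{d-1}\in\mathcal R$. So $sf\in\mathcal R$ by Theorem 2, and $f\in L$.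

(2) If $N\ne L$, the nontrivial solvable group has a normal subgroup of prime index $\ell$, giving a cyclic extension $N_1/L$ of degree $\ell$ with $N_1\subset N$. As $L\supset\mathbb C$ contains the $\ell$-th roots of unity, Kummer theory gives $N_1=L(y)$ with $y^\ell\in L$. By (1), $y\in L$, a contradiction.

(3) As in the proof of Theorem 2, applied to all exponents $s_j$ that occur, finitely many elements of $\mathcal R$ always lie in a common subring $\mathrm{ev}(\mathcal A)\subset\mathcal R$ with independent $g_1,\dots,g_m\in\mathcal R$. By Theorem 1(a) this subring is isomorphic to the UFD $\mathcal A$, so it is integrally closed. If $x\in L$ is integral over $\mathcal R$, then numerator, denominator and the coefficients of a monic equation of $x$ lie in such a subring, and so does $x$. Hence $\mathcal R$ is integrally closed in $L$. For the second statement, $f\in L$ by (2) applied to $N=L(f)$, and $f$ is integral over $\mathcal R$, so $f\in\mathcal R$. A root $f\in\mathcal M$ of a monic quadratic over $\mathcal R$ has $[L(f):L]\le2$, so $L(f)/L$ is Galois with solvable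 group. $\square$

## 12. The entire function $\sin z/z$ is not represented by a term

In Corollary 8(3) the word monic cannot be dropped, even in degree $1$. The function $f=\sin z/z$ is entire and satisfies $zf=\sin z$, but $f\notin\mathcal R_1$.

Suppose $f\in\mathcal R_1$. As in the proof of Theorem 2, applied to the exponents of $f$ together with $iz$, choose independent $g_1,\dots,g_m\in\mathcal R_1$ such that $f=\mathrm{ev}(Q)$ with $Q\in\mathcal A$, and $iz=\alpha\cdot g+\text{const}$. Here $\alpha\ne0$, since $iz$ is not constant. With a suitable $c_1\ne0$ we have $e^{iz}=\mathrm{ev}(c_1Y^\alpha)$, and $2i\,zf=e^{iz}-e^{-iz}$ together with Theorem 1(a) gives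
$$2i\,z\,Q=c_1Y^\alpha-c_1^{-1}Y^{-\alpha}\qquad\text{in }\mathbb C[z][Y^{\pm1}].$$
This is an identity of Laurent polynomials, in which $z$ may be set equal to $0$ with $Y$ kept as an indeterminate. The left side becomes $0$. The right side is unchanged and nonzero, since $\alpha\ne-\alpha$. This is a contradiction.
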